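# Superdecomposable pure-injective modules over wild algebras

## 1. Cutting binary cylinders in half

Let $k$ be a field, and let $\Gamma$ be the ring of all functions $f:\{0,1\}^{\mathbb N}\to k$ that depend on only finitely many coordinates. For a finite word $w$ in $0,1$ let $1_w\in\Gamma$ be the characteristic function of the set of sequences that begin with $w$. A function that depends only on the first $n$ coordinates is a sum $f=\sum_{|w|=n}c_w1_w$ with $c_w\in k$.

Let $I\neq0$ be an ideal of $\Gamma$, and take $0\ne f=\sum_{|w|=n}c_w1_w$ in $I$. Choose $w$ with $c_w\ne0$. Then $1_w=c_w^{-1}f1_w\in I$. Now cut the cylinder in half: $1_w=1_{w0}+1_{w1}$ and $1_{w0}1_{w1}=0$. Hence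
$$I\supseteq \Gamma1_{w0}\oplus\Gamma1_{w1},$$
and both summands are nonzero. So every nonzero ideal contains two nonzero ideals that meet in $0$.

Now let $E$ be the injective hull of $\Gamma$ as a $\Gamma$-module, and suppose $E=E_1\oplus E_2$ with $E_1$ indecomposable. Since $\Gamma$ is essential in $E$, the ideal $E_1\cap\Gamma$ is nonzero, so it contains nonzero $U,V$ with $U\cap V=0$. The injective module $E_1$ contains a hull of $U$, which is a nonzero direct summand of $E_1$, hence all of $E_1$. So $U$ is essential in $E_1$, and this contradicts $U\cap V=0$. Therefore $E$ is a nonzero module with *no indecomposable direct summand at all*.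

Such modules are called superdecomposable. The ring $\Gamma$ was infinite-dimensional, and it was built so that everything could be cut in half. Can a module of this kind, still with some form of injectivity, exist over a finite-dimensional algebra?

## 2. Finite-dimensional algebras, pure-injectivity, wildness

Throughout, $k$ is a field and $A$ a finite-dimensional $k$-algebra. Modules are right modules of arbitrary dimension unless stated otherwise. We write "fd" for finite-dimensional, "f.g." for finitely generated, "fp" for finitely presented.

**Definition.** A module is *superdecomposable* if it is nonzero and has no indecomposable direct summand.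

*Simplest cases.* For $A=k$ every nonzero module is a direct sum of lines, so nothing is superdecomposable. Let $A=k[x]/(x^2)$ and let $M$ be an $A$-module. Then $xM\subseteq\ker(x)$. Choose elements $m_i\in M$ such that the $xm_i$ form a basis of $xM$, and elements $n_j$ that extend this to a basis of $\ker(x)$. Then the $m_i$, $xm_i$, $n_j$ together form a basis of $M$, so $M$ is a direct sum of copies of $A$ (spanned by $m_i,xm_i$) and of $k$ (spanned by $n_j$). Again nothing is superdecomposable.

*Injective modules never work.* The recipe of Section 1 would be to find a module in which every nonzero submodule contains two nonzero submodules meeting in $0$, and to pass to the injective hull. Over a fd algebra the first step already fails. A nonzero element of a module generates a nonzero fd submodule, and this contains a simple submodule $S$. In $S$ no two nonzero submodules meet in $0$. Moreover, if $N$ is injective and $S\subseteq N$, then $N$ contains the injective hull $E(S)$ as a direct summand, and $E(S)$ is indecomposable. So injectivity has to be weakened.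

**Definition.** An embedding $\iota:N\to M$ of right $A$-modules is *pure* if $\iota\otimes Z:N\otimes_AZ\to M\otimes_AZ$ is injective for every fd left $A$-module $Z$. (Then this holds for every left module $Z$, since $Z$ is a direct limit of fd modules.) A module $N$ is *pure-injective* if every pure embedding $N\to M$ splits.

*Example.* Over $A=k[x]/(x^2)$ the embedding $k\to A$, $1\mapsto x$, is not pure: after tensoring with $Z=A/xA$ it sends $1\otimes1$ to $x\otimes1=1\otimes x\cdot1=0$, although $k\otimes_AZ\neq0$.

*Example.* Every fd module $N$ is pure-injective. Let $D=\mathrm{Hom}_k(-,k)$ and let $\iota:N\to M$ be pure. Then $N\otimes DN\to M\otimes DN$ is injective. Dualizing, $\mathrm{Hom}_A(M,DDN)\to\mathrm{Hom}_A(N,DDN)$ is onto. As $DDN\cong N$, the identity of $N$ extends to $M$.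

Now wildness. Let $k\langle x,y\rangle$ be the free associative algebra on two generators.

**Definition.** $A$ is *wild* if there is a $k\langle x,y\rangle$-$A$-bimodule $M$, finitely generated and free as a left $k\langle x,y\rangle$-module, such that the functor $-\otimes_{k\langle x,y\rangle}M$ from fd $k\langle x,y\rangle$-modules to fd $A$-modules preserves indecomposability and reflects isomorphism. $A$ is *strictly wild* if such a functor can moreover be chosen to be full.

*Example.* Let $A$ be the path algebra of the quiver with two vertices and three arrows from the first to the second. Send a $k\langle x,y\rangle$-module $X$ to the representation with $X$ at both vertices and the three arrows acting as $1$, $x$, $y$. This is $X\otimes M$ with $M$ free of rank two. A morphism from the representation of $X$ to that of $X'$ is a pair of linear maps $(f,g)$ compatible with the arrows. The first arrow forces $f=g$, and the other two say that $f$ commutes with $x$ and $y$. So the functor is full and faithful, and $A$ is strictly wild.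

Every strictly wild fd algebra is known to have a superdecomposable pure-injective module. The question of this lecture is whether *every wild* fd algebra has one. The answer is yes. For a field $F$ put
$$B_F=F[x,y]/(xy,x^3,y^3)=F\langle x,y\rangle/(xy,yx,x^3,y^3),$$
a commutative algebra with basis $1,x,x^2,y,y^2$.

**Theorem A.** *Every wild finite-dimensional $k$-algebra ($k$ any field) has a superdecomposable pure-injective right module.*

**Theorem B.** *Let $A$ be a finite-dimensional $k$-algebra. Suppose there is a $B_k$-$A$-bimodule $M$ ($k$ acting centrally), finitely generated free as a left $B_k$-module, such that $X\otimes_{B_k}M\cong Y\otimes_{B_k}M$ implies $X\cong Y$ for finite-dimensional right $B_k$-modules $X,Y$. Then $A$ has superdecomposable pure-injective right modules, and also left ones.*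

*Theorem B implies Theorem A.* Let $M$ be the bimodule in the definition of wildness, and put $M'=B_k\otimes_{k\langle x,y\rangle}M$. It is f.g. free over $B_k$. For a fd $B_k$-module $X$ we have $X\otimes_{B_k}M'\cong X\otimes_{k\langle x,y\rangle}M$, and $B_k$-modules form a full subcategory of the $k\langle x,y\rangle$-modules. So $-\otimes_{B_k}M'$ reflects isomorphism. Preservation of indecomposability is not used. $\square$

Theorem B requires no wildness. It applies, for instance, to $A=B_k$ with $M=B_k$, over every field $k$.

*Where pushing modules forward stops.* One would like to take a superdecomposable module $N$ over the small algebra and use $N\otimes M$. The direct summands of $N\otimes M$ correspond to idempotents of its endomorphism ring. If the functor is not full, these need not come from $\mathrm{End}(N)$, and nothing prevents $N\otimes M$ from acquiring an indecomposable summand. Extra idempotents do occur under the hypotheses of Theorem B: for $A=B_k$ and $M=B_k\oplus B_k$ the functor is $X\mapsto X\oplus X$. It reflects isomorphism of fd modules by Krull–Schmidt, while $\mathrm{End}(X\oplus X)=M_2(\mathrm{End}\,X)$ has idempotents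 outside $\mathrm{End}(X)$ for every $X\ne0$. So we do not transport modules. We shall transport *lattices*, and build the module on the side of $A$.

## 3. Functors without uniform subobjects

Section 1 needed an injective object with plenty of room. A pure-injective module becomes injective in a functor category, and that is where we work.

For a fd $F$-algebra $\Lambda$ let $\Lambda\text{-mod}$ be the category of fd *left* $\Lambda$-modules and let $\mathcal G(\Lambda)$ be the category of $F$-linear covariant functors $\Lambda\text{-mod}\to\mathrm{Mod}\,F$. Since $\Lambda\text{-mod}$ is skeletally small, this is a Grothendieck category: kernels, images, sums and filtered colimits are computed pointwise, filtered colimits are exact, and injective hulls $E(-)$ exist. The Yoneda lemma reads $\mathrm{Hom}(\mathrm{Hom}_\Lambda(X,-),\Phi)=\Phi(X)$. The representable functors generate. An object is f.g. iff it is a quotient of a representable functor, and every object is the directed union of its f.g. subobjects.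

**Definition.** An object of a Grothendieck category is *uniform* if it is nonzero and any two nonzero subobjects meet nontrivially. It is *u-free* if it is nonzero and has no uniform subobject.

*Examples.* $\mathbb Z$ is a uniform abelian group. The ring $\Gamma$ of Section 1 is a u-free $\Gamma$-module. A fd algebra has no u-free modules, because simple modules are uniform.

We use three easy facts.

* Nonzero subobjects of u-free objects are u-free.
* Essential extensions of a u-free object $Z$, in particular $E(Z)$, are u-free: a uniform subobject $U$ of the extension would give the nonzero subobject $U\cap Z$ of $U$, which is uniform and lies in $Z$.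
* An indecomposable injective object is uniform: if $U,V\neq 0$ are subobjects with $U\cap V=0$, a hull of $U$ is a nonzero direct summand, hence everything, so $U$ is essential, a contradiction.

**Lemma 3.1.** *If $\mathcal G(\Lambda)$ has a u-free object, then $\Lambda$ has a superdecomposable pure-injective right module.*

*Proof.* Let $E$ be the injective hull of a u-free object. It is u-free.

**Step 1: the shape of injectives.** We show that every injective $E'\in\mathcal G(\Lambda)$ is $N'\otimes_\Lambda-$ for the right module $N'=E'(\Lambda)$. Let $X\to Y\to Z\to0$ be exact in $\Lambda\text{-mod}$. Then $0\to\mathrm{Hom}(Z,-)\to\mathrm{Hom}(Y,-)\to\mathrm{Hom}(X,-)$ is exact in $\mathcal G(\Lambda)$. Apply the exact functor $\mathrm{Hom}(-,E')$ and Yoneda: $E'(X)\to E'(Y)\to E'(Z)\to0$ is exact. So $E'$ is right exact.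

For a left module $Z$ and $z\in Z$ let $\rho_z:\Lambda\to Z$, $r\mapsto rz$. The rule $nr=E'(\rho_r)(n)$, with $\rho_r:\Lambda\to\Lambda$, makes $N'$ a right module, since $\rho_s\rho_r=\rho_{rs}$. The map $N'\otimes_\Lambda Z\to E'(Z)$, $n\otimes z\mapsto E'(\rho_z)(n)$, is well defined because $\rho_z\rho_r=\rho_{rz}$, and it is natural in $Z$. It is an isomorphism for $Z=\Lambda$, hence for f.g. free $Z$. Both sides are right exact, so a presentation $\Lambda^a\to\Lambda^b\to Z\to0$ shows that it is an isomorphism for every $Z$. In particular, $E'(\Lambda)=0$ implies $E'=0$.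

**Step 2: pure-injectivity.** We show that $N=E(\Lambda)$, where $E\cong N\otimes-$, is pure-injective; it is nonzero by Step 1. Let $\iota:N\to N'$ be a pure embedding. Then $\iota\otimes-:N\otimes-\to N'\otimes-$ is a monomorphism in $\mathcal G(\Lambda)$ whose source is injective, so it has a retraction. Evaluate the retraction at $\Lambda$. By naturality with respect to the maps $\rho_r$ the result is $\Lambda$-linear, and it splits $\iota$.

**Step 3: superdecomposability.** We show that a decomposition $N=N_1\oplus N_2$ with $N_1$ indecomposable is impossible. The functor $N_1\otimes-$ would be a nonzero direct summand of $E$, hence injective. If $N_1\otimes-=E_1\oplus E_2$, then $N_1=E_1(\Lambda)\oplus E_2(\Lambda)$ as modules, so some $E_i(\Lambda)=0$, and $E_i=0$ by Step 1. So $N_1\otimes-$ is an indecomposable injective, hence uniform, inside the u-free object $E$: a contradiction. $\square$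

So we must find a u-free functor. It cannot be found for $\Lambda=k$ or $\Lambda=k[x]/(x^2)$, where by Section 2 there are no superdecomposable modules. It is useful to see what $\mathcal G(\Lambda)$ looks like there. Let $V=\mathrm{Hom}_\Lambda(\Lambda,-)$ be the forgetful functor. By Yoneda, a f.g. subfunctor of $V$ is given by a module $Y$ and $y_0\in Y$, and is $Z\mapsto\{h(y_0):h\in\mathrm{Hom}(Y,Z)\}$. If $Y$ is a direct sum, this is the sum of the subfunctors given by the components of $y_0$. For $\Lambda=k[x]/(x^2)$ we may thus take $Y=k$ or $Y=\Lambda$. A nonzero element of $k$ gives $\ker(x)$, a unit of $\Lambda$ gives $V$, a nonzero multiple of $x$ gives $xV$. So the f.g. subfunctors are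
$$0\subset xV\subset\ker(x)\subset V,$$
a chain. There is no room for two subfunctors to be independent. For $B_F$ there will be room.

The next lemma lets u-free objects travel between categories.

**Lemma 3.2.** *Let $L:\mathcal G\to\mathcal G'$ be an exact functor of Grothendieck categories with a fully faithful right adjoint $R$. If $Z\in\mathcal G'$ is u-free, so is $RZ$.*

*Proof.* Since $R$ is fully faithful, the counit $LRZ\to Z$ is an isomorphism, so $RZ\neq0$. Let $U\subseteq RZ$ be uniform. Its inclusion corresponds under adjunction to a nonzero map $LU\to Z$, so $LU\ne0$, and by exactness $LU\subseteq LRZ=Z$. As $Z$ is u-free, $LU$ is not uniform: there are nonzero $V_1,V_2\subseteq LU$ with $V_1\cap V_2=0$. Put $U_i=U\cap RV_i$ inside $RZ$ ($R$ is left exact). Exact functors preserve finite intersections, so $LU_i=LU\cap LRV_i=LU\cap V_i=V_i\neq0$, and $U_i\ne0$. But $U_1\cap U_2\subseteq RV_1\cap RV_2=R(V_1\cap V_2)=0$. This contradicts the uniformity of $U$. $\square$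

## 4. Scalar extension of u-free functors

The construction in Section 9 runs through a list of subobjects, so it needs countability, hence a countable ground field. This section makes that affordable: u-free functors survive an arbitrary field extension.

**Lemma 4.1.** *Let $k_0\subseteq k$ be any field extension, $A_0$ a fd $k_0$-algebra, $A=A_0\otimes_{k_0}k$. If $\mathcal G(A_0)$ has a u-free object, so has $\mathcal G(A)$.*

Let $\mathcal K$ be the category of $k_0$-linear functors $A_0\text{-mod}\to\mathrm{Mod}\,k$. Its objects are objects of $\mathcal G(A_0)$ with a $k$-action. For $E\in\mathcal G(A_0)$ the functor $E\otimes_{k_0}k:X\mapsto E(X)\otimes_{k_0}k$ lies in $\mathcal K$.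

The difficulty is that a $\mathcal K$-subobject of $E\otimes k$ may miss $E$ altogether. This happens even for vector spaces: if $\lambda\in k\setminus k_0$, the line $k(1,\lambda)\subseteq k^2$ meets $k_0^2$ only in $0$. It does meet $k_0^2\otimes F$ with $F=k_0+k_0\lambda$. The proof takes the smallest such $F$ and pushes it down.

*Proof.*

**Step 1: if $E\in\mathcal G(A_0)$ is injective and u-free, then $E\otimes k$ is u-free in $\mathcal K$.** This moves the u-free object from $\mathcal G(A_0)$ to $\mathcal K$. Clearly $E\otimes k\ne0$. Suppose it has a uniform $\mathcal K$-subobject. Consider triples $(U,F,W)$ in which $U\subseteq E\otimes k$ is a uniform $\mathcal K$-subobject, $F\subseteq k$ is a fd $k_0$-subspace, and $0\ne W\subseteq U\cap(E\otimes F)$ is a subobject in $\mathcal G(A_0)$. Such triples exist: a nonzero element of $U(X)\subseteq E(X)\otimes k$ lies in $E(X)\otimes F$ for some fd $F$, and we let $W$ be the $\mathcal G(A_0)$-subfunctor it generates.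

Choose a triple with $n=\dim F$ minimal; $n\geq1$. Let $\lambda_1,\dots,\lambda_n$ be a basis of $F$, put $F'=\langle\lambda_2,\dots,\lambda_n\rangle$, and let $p_1:E\otimes F\to E$ be the first coordinate. Then $\ker(p_1|_W)\subseteq U\cap(E\otimes F')$ is $0$ by minimality (and trivially if $n=1$). So $W\cong p_1(W)\subseteq E$ is nonzero. Since $E$ is u-free, $W$ is not uniform: there are nonzero $W_1,W_2\subseteq W$ with $W_1\cap W_2=0$, and then $p_1(W_1)\cap p_1(W_2)=0$. By injectivity of $E$ there is $e\in\mathrm{End}(E)$ that is the identity on $p_1(W_1)$ and zero on $p_1(W_2)$. Put $e_k=e\otimes k\in\mathrm{End}_{\mathcal K}(E\otimes k)$. It maps $E\otimes F$ to itself coordinatewise, so $p_1e_k=ep_1$ there.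

The $\mathcal K$-subobjects $\ker(e_k|_U)$ and $\ker((1-e_k)|_U)$ of $U$ meet in $0$. As $U$ is uniform, one of them is $0$.

* If $e_k|_U$ is mono, then $U'=e_k(U)\cong U$ is uniform, and $W'=e_k(W_2)\ne0$ lies in $U'\cap(E\otimes F)$ with $p_1(W')=e(p_1(W_2))=0$.
* If $(1-e_k)|_U$ is mono, put $U'=(1-e_k)(U)\cong U$ and $W'=(1-e_k)(W_1)\ne0$. Then $W'\subseteq U'\cap(E\otimes F)$ and $p_1(W')=(1-e)(p_1(W_1))=0$.

In both cases $0\ne W'\subseteq U'\cap(E\otimes F')$, which contradicts the minimality of $n$ (for $n=1$ it contradicts $E\otimes F'=0$).

**Step 2: from $\mathcal K$ to $\mathcal G(A)$.** We set up Lemma 3.2. Write $X_k=X\otimes_{k_0}k$, and let $\mathcal C\subseteq A\text{-mod}$ be the full subcategory on the objects $X_k$, $X\in A_0\text{-mod}$. For fd $X,Y$ we have $\mathrm{Hom}_A(X_k,Y_k)=\mathrm{Hom}_{A_0}(X,Y_k)=\mathrm{Hom}_{A_0}(X,Y)\otimes_{k_0}k$, because $Y_k$ is a direct sum of copies of $Y$ and $X$ is f.g. Hence $\mathcal C$ is equivalent to the category with the objects of $A_0\text{-mod}$ and morphism spaces $\mathrm{Hom}_{A_0}(X,Y)\otimes_{k_0}k$. A $k_0$-linear functor $\Phi:A_0\text{-mod}\to\mathrm{Mod}\,k$ extends uniquely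 to a $k$-linear functor on that category by $\Phi(f\otimes\lambda)=\lambda\Phi(f)$. So $\mathcal K$ is equivalent to the category $(\mathcal C,\mathrm{Mod}\,k)$ of $k$-linear functors.

Restriction $\mathrm{res}:\mathcal G(A)\to(\mathcal C,\mathrm{Mod}\,k)$ is exact. For $Z\in(\mathcal C,\mathrm{Mod}\,k)$ and $Y\in A\text{-mod}$ put
$$(RZ)(Y)=\mathrm{Hom}\big(\mathrm{Hom}_A(Y,-)|_{\mathcal C},\,Z\big).$$
This is right adjoint to restriction. Given $\theta:\mathrm{res}\,\Phi\to Z$, define $\alpha:\Phi\to RZ$ by letting $\alpha_Y(\varphi)$, for $\varphi\in\Phi(Y)$, be the transformation $h\mapsto\theta(\Phi(h)\varphi)$ for $h:Y\to X$, $X\in\mathcal C$. For $g:Y\to Y'$, both $\alpha_{Y'}(\Phi(g)\varphi)$ and $(RZ)(g)(\alpha_Y(\varphi))$ are $h'\mapsto\theta(\Phi(h'g)\varphi)$, so $\alpha$ is natural. Conversely, given $\alpha$, put $\theta_X(\varphi)=\alpha_X(\varphi)(1_X)$ for $X\in\mathcal C$. It is natural: for $g:X\to X'$ in $\mathcal C$ we get $\alpha_{X'}(\Phi(g)\varphi)(1_{X'})=\alpha_X(\varphi)(g)=Z(g)\big(\alpha_X(\varphi)(1_X)\big)$. Starting from $\theta$ we recover $\theta$, since $\alpha_X(\varphi)(1_X)=\theta(\varphi)$. Starting from $\alpha$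 we recover $\alpha$, since $\alpha_X(\Phi(h)\varphi)(1_X)=\alpha_Y(\varphi)(h)$ by naturality of $\alpha$. The counit $\mathrm{res}\,RZ\to Z$ is $\eta\mapsto\eta(1_X)$ at $X\in\mathcal C$, which is the Yoneda isomorphism. So $R$ is fully faithful.

By Step 1, applied to the injective hull of a u-free object of $\mathcal G(A_0)$, the category $\mathcal K$ has a u-free object. Lemma 3.2 gives one in $\mathcal G(A)$. $\square$

## 5. A countable field of definition

Let $A,M$ be as in Theorem B.

**Step 1: the field $k_0$.** We find a small field over which everything is defined. Choose a $k$-basis $a_1,\dots,a_s$ of $A$ and a left $B_k$-basis $m_1,\dots,m_d$ of $M$, and write $m_ia_j=\sum_lf_{ijl}m_l$ with $f_{ijl}\in B_k$. Let $k_0\subseteq k$ be the subfield generated by the structure constants of $A$, the coordinates of $1_A$, and the coefficients of all $f_{ijl}$ in the monomial basis of $B_k$. It is finitely generated over the prime field, hence **countable**. Put $B=B_{k_0}\subseteq B_k$. Then $A_0=\sum k_0a_j$ is a $k_0$-algebra with $A_0\otimes_{k_0}k=A$. The subset $M_0=\bigoplus_iBm_i$ of $M$ is stable under $B$ and $A_0$, so it is a $B$-$A_0$-bimodule,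 f.g. free over $B$, and $M\cong B_k\otimes_BM_0$. For a fd right $B$-module $X$,
$$X_k\otimes_{B_k}M\cong X_k\otimes_BM_0\cong(X\otimes_BM_0)\otimes_{k_0}k.$$

**Step 2: isomorphism descends.** To keep the hypothesis of Theorem B over $k_0$, we recall the Noether–Deuring theorem with its proof.

**Lemma 5.1.** *Let $X,Y$ be fd modules over a fd $k_0$-algebra with $X_k\cong Y_k$. Then $X\cong Y$.*

*Proof.* We have $\dim X=\dim Y$. Let $h_1,\dots,h_r$ be a $k_0$-basis of $\mathrm{Hom}(X,Y)$. Then $\mathrm{Hom}(X_k,Y_k)=\bigoplus kh_i$. With respect to fixed bases of $X$ and $Y$, the polynomial $\det(\sum t_ih_i)\in k_0[t_1,\dots,t_r]$ is nonzero at some point of $k^r$, so it is not the zero polynomial. Hence it is nonzero at some point of $K^r$ for a finite extension $K/k_0$: take $K=k_0$ if $k_0$ is infinite, and a sufficiently large finite extension if $k_0$ is finite. So $X_K\cong Y_K$. Restricting scalars gives $X^{[K:k_0]}\cong Y^{[K:k_0]}$, and $X\cong Y$ by Krull–Schmidt. $\square$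

If $X\otimes_BM_0\cong Y\otimes_BM_0$ for fd right $B$-modules $X,Y$, then $X_k\otimes_{B_k}M\cong Y_k\otimes_{B_k}M$ by Step 1, so $X_k\cong Y_k$ by the hypothesis of Theorem B, and $X\cong Y$ by Lemma 5.1. So $-\otimes_BM_0$ reflects isomorphism on fd modules. It is exact because $M_0$ is free over $B$.

**Step 3: the functor $T$.** We need a functor between categories of left modules, since $\mathcal G(\Lambda)$ is built on these. With $D=\mathrm{Hom}_{k_0}(-,k_0)$ let
$$T:B\text{-mod}\to A_0\text{-mod},\qquad T(Z)=D(DZ\otimes_BM_0).$$
$T$ is covariant, $k_0$-linear, exact, and it reflects isomorphism: $TZ\cong TZ'$ implies $Z\cong Z'$. In particular $TZ=0$ implies $Z=0$. These properties are all that we shall use of $T$.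

**Step 4: what is left to prove.** It suffices to show that *$\mathcal G(A_0)$ has a u-free object*. Lemma 4.1 then gives one in $\mathcal G(A)$, and Lemma 3.1 a superdecomposable pure-injective right $A$-module. Left $A$-modules are right $A^{op}$-modules, so for them use $A_0^{op}$ in place of $A_0$, and in place of $T$ the exact isomorphism-reflecting functor $-\otimes_BM_0$ from $\text{mod-}B=B\text{-mod}$ ($B$ is commutative) to $\text{mod-}A_0=A_0^{op}\text{-mod}$.

## 6. An order-reflecting embedding of lattices

For a fd algebra $\Lambda$ and $C\in\Lambda\text{-mod}$ let $\mathcal L_\Lambda(C)$ be the set of f.g. subfunctors of $\mathrm{Hom}_\Lambda(C,-)$. By Yoneda they are the functors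
$$\langle f\rangle=\mathrm{im}\big(\mathrm{Hom}(Y,-)\xrightarrow{f^*}\mathrm{Hom}(C,-)\big),\qquad f:C\to Y.$$
So $\langle f\rangle(Z)$ consists of the maps $C\to Z$ that factor through $f$. From this we read off:

* $\langle f\rangle\subseteq\langle f'\rangle$ iff $f=hf'$ for some $h$;
* $\langle f\rangle+\langle f'\rangle=\langle\binom f{f'}:C\to Y\oplus Y'\rangle$;
* $\langle f\rangle\cap\langle f'\rangle=\langle C\to P\rangle$ with $P$ the pushout of $f,f'$, since a map factors through $f$ and through $f'$ iff it factors through $C\to P$.

So $\mathcal L_\Lambda(C)$ is a lattice under $+$ and $\cap$. We want to transport it along $T$. The critical point is reflection of order. If $Tf=h\,Tf'$ and $T$ were full, $h$ would come from a morphism in $B\text{-mod}$ and the claim would be close. But $h$ need not come from $B\text{-mod}$. The remedy is to encode the inclusion as the *splitting of a pushout map*, and to recognize splitting from an isomorphism type by a dimension count.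

**Lemma 6.1.** *$\langle f\rangle\mapsto\langle Tf\rangle$ is an injective lattice homomorphism $\mathcal L_B(C)\to\mathcal L_{A_0}(TC)$ that reflects order.*

*Proof.* If $f=hf'$ then $Tf=(Th)(Tf')$, so the map is well defined and order-preserving. It preserves $+$ and $\cap$, since $T$ preserves finite direct sums and pushouts. Order reflection will imply injectivity. So let $Tf=h\,Tf'$ with $f:C\to Y$, $f':C\to Y'$, $h:TY'\to TY$. Let $q:Y\to P$, $q':Y'\to P$ be the pushout, $qf=q'f'$.

Since $TP$ is the pushout of $Tf$ and $Tf'$, the maps $1_{TY}$ and $h$ induce $r:TP\to TY$ with $r\,Tq=1$. So $Tq$ is mono, $T(\ker q)=\ker(Tq)=0$, and $q$ is mono. Put $Z=\mathrm{coker}\,q$. The exact sequence $0\to TY\to TP\to TZ\to0$ splits through $r$, so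
$$TP\cong TY\oplus TZ\cong T(Y\oplus Z).$$
As $T$ reflects isomorphism, $P\cong Y\oplus Z$. In the exact sequence
$$0\to\mathrm{Hom}(Z,Y)\to\mathrm{Hom}(P,Y)\xrightarrow{q^*}\mathrm{Hom}(Y,Y)$$
the middle term has dimension $\dim\mathrm{Hom}(Y,Y)+\dim\mathrm{Hom}(Z,Y)$, so $q^*$ is onto. Hence $sq=1_Y$ for some $s:P\to Y$, and $f=sqf=(sq')f'$. $\square$

## 7. Two independent dense chains over $B$

We now look for room inside the forgetful functor $V=\mathrm{Hom}_B(B,-)$ on $B\text{-mod}$. For a f.g. subfunctor $\varphi\subseteq V$ put
$$(x\varphi)(Z)=x\,\varphi(Z),\qquad(x^{-1}\varphi)(Z)=\{z\in Z:xz\in\varphi(Z)\},$$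
and similarly for $y$. These are f.g. again. For $x\varphi$ this is clear, as it is an image of $\varphi$. If $\varphi(Z)=\{h(y_0):h\in\mathrm{Hom}(Y,Z)\}$, put $P=(B\oplus Y)/B(x,-y_0)$. A map $P\to Z$ is a pair $(z,h)$, $z\in Z$, $h:Y\to Z$, with $xz=h(y_0)$. So $x^{-1}\varphi$ is the subfunctor given by $P$ and the class of $(1,0)$.

**The operators.** Put
$$\alpha(\varphi)=x\varphi,\quad\beta(\varphi)=y^{-1}\varphi,\quad c=xV;\qquad\alpha'(\varphi)=y\varphi,\quad\beta'(\varphi)=x^{-1}\varphi,\quad c'=yV.$$
They are monotone in $\varphi$. Because $xy=yx=0$, for all $\varphi,\psi$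
$$\alpha(\varphi)\subseteq c\subseteq\beta(\psi),\qquad\alpha'(\varphi)\subseteq c'\subseteq\beta'(\psi).\tag{1}$$

**The index set.** We order words so that (1) turns into monotonicity. Order words in $\{\alpha,\beta\}$ lexicographically with an end marker, $\alpha<\text{end}<\beta$; this is a total order. Let $\Omega$ be the set of words in $\{a,b\}$, including the empty word $\emptyset$. For $w\in\Omega$ let $\hat w$ be obtained by replacing $a$ by $\alpha\beta$ and $b$ by $\beta\alpha$. Order $\Omega$ by $w<w'\iff\hat w<\hat w'$. Since the blocks $\alpha\beta$ and $\beta\alpha$ already differ in their first letters, this is the lexicographic order with $a<\text{end}<b$. The doubling of letters will keep powers of $x$ and $y$ bounded: long words such as $\alpha\alpha\alpha\cdots$ do not occur.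

The order on $\Omega$ has no endpoints, since $wa<w<wb$. It is dense. Let $w<w'$. If $w$ is not a prefix of $w'$, then either $w'$ is a proper prefix of $w$ or the two differ at a letter; in both cases the comparison is decided before $w$ ends or at a letter of $w$, so $w<wb<w'$. If $w$ is a prefix of $w'$, then $w'$ begins with $wb$, and $w<w'a<w'$. (Example: $\emptyset<ba<b$.)

**The chains.** Let $e_w=\hat w(c)$, with the leftmost letter of $\hat w$ applied last, and let $e'_w$ be the analogous functor built from $\alpha',\beta',c'$. For instance
$$e_a=x\,y^{-1}xV,\qquad e_\emptyset=xV,\qquad e_b=y^{-1}x^2V,$$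
and indeed $xy^{-1}xV\subseteq xV\subseteq y^{-1}x^2V$, the last because $yx=0$. In general, let $w<w'$ and remove the longest common prefix $t$ of $\hat w,\hat w'$, say $\hat w=ts$, $\hat w'=ts'$. Then $s$ is empty or begins with $\alpha$, and $s'$ is empty or begins with $\beta$. By (1), $s(c)\subseteq c\subseteq s'(c)$, and $e_w\subseteq e_{w'}$ by monotonicity of $t$. Likewise $e'_w\subseteq e'_{w'}$.

*Why two chains.* A dense chain alone proves nothing. In a valuation domain with value group $\mathbb Q$ the f.g. ideals are principal and form a dense chain, and the ring is uniform. What we need is that the two chains do not see each other, as in the following lemma.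

**Lemma 7.1.** *If $w'<w$ and $u'<u$ in $\Omega$, then $e_w\cap e'_u\not\subseteq e_{w'}+e'_{u'}$.*

The proof builds a module with a distinguished vector $v_0$, whose right half is shaped by one word and seen only by the $e$'s, while its left half is shaped by the other word and seen only by the $e'$'s.

*Proof.*

**Step 1: the modules $G_{\ell,m}$.** This step constructs the test modules. Let $\ell,m\in\Omega$, with $\hat\ell=\ell_1\cdots\ell_n$ in letters $\alpha,\beta$, and let $m_1\cdots m_{n'}$ be the word for $m$ in letters $\alpha',\beta'$. Let $G=G_{\ell,m}$ have basis $v_{-n'},\dots,v_0,\dots,v_n$. Label the edge $\{i-1,i\}$, $1\le i\le n$, by $X$ if $\ell_i=\alpha$ and by $Y$ if $\ell_i=\beta$. Label the edge $\{-i,-i+1\}$, $1\le i\le n'$, by $Y$ if $m_i=\alpha'$ and by $X$ if $m_i=\beta'$. Put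
$$xv_j=v_{j-1}\ \text{ if the edge }\{j-1,j\}\text{ exists and is }X,\ \text{ else }0,$$
$$yv_j=v_{j+1}\ \text{ if the edge }\{j,j+1\}\text{ exists and is }Y,\ \text{ else }0.$$
So $x$ moves left along $X$-edges, and $y$ moves right along $Y$-edges. Since $xy$ and $yx$ would use the same edge with both labels, $xy=yx=0$. Read from left to right, the labels form a concatenation of blocks $XY$ and $YX$: on the right half $\alpha\beta$ gives $XY$ and $\beta\alpha$ gives $YX$; on the left half the word is read backwards, and $\alpha'\beta'$ gives $XY$, $\beta'\alpha'$ gives $YX$. As $n,n'$ are even, the blocks fit together at $v_0$. Three consecutive labels always contain a full block, so they are not all equal. Hence $x^3=y^3=0$ and $G\in B\text{-mod}$.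

*Examples.* $G_{\emptyset,\emptyset}$ is the line $k_0v_0$ with $x=y=0$. Here $e_b(G)=y^{-1}(0)=G$ and likewise $e'_b(G)=G$, while $e_\emptyset(G)=e'_\emptyset(G)=0$. So $v_0\in(e_b\cap e'_b)(G)$ but $v_0\notin(e_\emptyset+e'_\emptyset)(G)$. Next, $G_{a,\emptyset}$ has basis $v_0,v_1,v_2$ with $xv_1=v_0$, $yv_1=v_2$ and no other nonzero products. Then $e_\emptyset(G)=xG=\langle v_0\rangle$, whereas $y^{-1}xG=\langle v_0,v_2\rangle$ and $e_a(G)=x\langle v_0,v_2\rangle=0$. So $v_0\in e_\emptyset(G)\setminus e_a(G)$. Finally, $G_{b,a}$ has labels $X\,Y\,Y\,X$, so $y^2v_{-1}=v_1\neq0$: squares of $y$ are really needed.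

**Step 2: coordinate subspaces.** This step reduces questions about $e_w(G)$ to questions about basis vectors. Each of $x,y$ sends basis vectors to $0$ or to basis vectors, and is injective on the basis vectors it does not kill. So images and preimages of subspaces spanned by basis vectors are spanned by basis vectors. Hence $w(c)(G)$ is spanned by basis vectors for every word $w$ in $\alpha,\beta$, and likewise for the primed words.

**Step 3: membership.** *For $0\le i\le n$ and any word $w$ in $\alpha,\beta$,*
$$v_i\in w(c)(G)\iff\ell_{i+1}\cdots\ell_n<w.$$
We induct on the length of $w$.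

* $w$ empty: $v_i\in xG$ iff $i<n$ and $\ell_{i+1}=\alpha$. This says $\ell_{i+1}\cdots\ell_n<\emptyset$.
* $w=\alpha w_1$: $v_i\in x\,w_1(c)(G)$ iff $i<n$, $\ell_{i+1}=\alpha$ and $v_{i+1}\in w_1(c)(G)$, i.e. $\ell_{i+2}\cdots\ell_n<w_1$. A word is smaller than $\alpha w_1$ iff it begins with $\alpha$ and its remainder is smaller than $w_1$.
* $w=\beta w_1$: if $i<n$ and $\ell_{i+1}=\beta$, then $yv_i=v_{i+1}$, so $v_i\in y^{-1}w_1(c)(G)$ iff $v_{i+1}\in w_1(c)(G)$, i.e. $\ell_{i+2}\cdots\ell_n<w_1$. Otherwise $yv_i=0$ and $v_i\in y^{-1}w_1(c)(G)$; and a word that is empty or begins with $\alpha$ is indeed smaller than $\beta w_1$.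

For $i=0$ and $\hat w$ in place of $w$ we get $v_0\in e_w(G)\iff\ell<w$. The symmetry $j\mapsto-j$, $x\leftrightarrow y$ turns $G_{\ell,m}$ into $G_{m,\ell}$ and $e'_u$ into $e_u$, so also $v_0\in e'_u(G)\iff m<u$.

**Step 4: conclusion.** Take $\ell=w'$, $m=u'$. As $w'<w$ and $u'<u$, we have $v_0\in(e_w\cap e'_u)(G)$. As $w'\not<w'$ and $u'\not<u'$, the basis vector $v_0$ lies neither in $e_{w'}(G)$ nor in $e'_{u'}(G)$. Their sum is spanned by basis vectors different from $v_0$, so it does not contain $v_0$. $\square$

**Boxes.** We transport the chains. Let $H_0=\mathrm{Hom}_{A_0}(TB,-)\in\mathcal G(A_0)$, and let $\varphi_w,\varphi'_w\in\mathcal L_{A_0}(TB)$ be the images of $e_w,e'_w$ under the embedding of Lemma 6.1 with $C=B$. They increase with $w$, and since that embedding preserves $+,\cap$ and reflects order,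
$$w'<w,\ u'<u\ \Longrightarrow\ \varphi_w\cap\varphi'_u\not\subseteq\varphi_{w'}+\varphi'_{u'}.\tag{2}$$
For $w'<w$, $u'<u$ define the *box*
$$Q(w,w';u,u')=\frac{(\varphi_w\cap\varphi'_u)+(\varphi_{w'}+\varphi'_{u'})}{\varphi_{w'}+\varphi'_{u'}},$$
which is nonzero by (2).

## 8. A Serre quotient without uniserial objects

**Coherence.** The kernel of $f^*:\mathrm{Hom}(Y,-)\to\mathrm{Hom}(C,-)$ is $\mathrm{Hom}(\mathrm{coker}f,-)$. So a f.g. subobject $\langle f\rangle$ of a representable functor is fp. A fp functor has the form $\mathrm{Hom}(C,-)/\langle f\rangle$, and its f.g. subobjects $(\langle g\rangle+\langle f\rangle)/\langle f\rangle$ are fp as well. For a morphism of fp functors the image is then fp, hence the kernel is f.g., hence fp. So the fp objects form an exact abelian subcategory $\mathcal C_0$ of $\mathcal G(A_0)$ (Auslander): $\mathcal G(A_0)$ is *locally coherent*. $\mathcal C_0$ is skeletally small, and boxes lie in $\mathcal C_0$.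

**Definition.** In a locally coherent category, a fp object is *uniserial* if its fp subobjects form a chain.

*Examples.* Over $k[x]/(x^2)$ the functor $V$ is uniserial, by Section 3. The abelian group $\mathbb Z/p^n$ is uniserial.

Uniserial fp objects cannot be cut into independent pieces, so they obstruct an imitation of Section 1. A natural attempt is to factor out the Serre subcategory that they generate. (A *Serre subcategory* is a full subcategory which, for every short exact sequence, contains the middle term iff it contains the outer terms.) But new uniserial objects may appear in the quotient. In f.g. abelian groups the object $\mathbb Z$ is not uniserial, but after factoring out the finite groups, each of which is filtered by the uniserial groups $\mathbb Z/p$, the quotient is equivalent to fd $\mathbb Q$-vector spaces, and $\mathbb Z$ becomes the simple object $\mathbb Q$. And if we go on factoring, we may lose everything. Boxes solve both problems at once: we factor out as much as possible while keeping every box alive.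

The zero subcategory contains no box, and a union of a chain of Serre subcategories is Serre. By Zorn's lemma choose a Serre subcategory $\mathcal T\subseteq\mathcal C_0$ **maximal subject to containing no box**.

**The quotient.** Put $\mathcal A=\mathcal C_0/\mathcal T$, with exact quotient functor $p:\mathcal C_0\to\mathcal A$. Recall that $p$ is the identity on objects, that $pX=0$ iff $X\in\mathcal T$, and that every morphism $pX\to pY$ has the form $p(\pi)^{-1}p(f)p(\iota)^{-1}$ with $\iota:X'\hookrightarrow X$, $f:X'\to Y/Y''$, $\pi:Y\to Y/Y''$ and $X/X',Y''\in\mathcal T$. Consequently every subobject of $pY$ in $\mathcal A$ is $pY'$ for some $Y'\subseteq Y$: take the preimage under $\pi$ of the image of $f$.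

We need a Grothendieck category with $\mathcal A$ as its fp objects. For a skeletally small abelian $k_0$-category $\mathcal D$ let $\mathrm{Lex}(\mathcal D)$ be the category of left exact $k_0$-linear functors $\mathcal D^{op}\to\mathrm{Mod}\,k_0$. By Gabriel it is $\mathrm{Ind}(\mathcal D)$, a locally coherent Grothendieck category with $\mathcal D\simeq\mathrm{fp}(\mathrm{Lex}(\mathcal D))$ via Yoneda, and $\mathcal G(A_0)\simeq\mathrm{Lex}(\mathcal C_0)$. Let $\mathcal G=\mathrm{Lex}(\mathcal A)$.

* The functor $R:\mathcal G\to\mathcal G(A_0)$, $\Phi\mapsto\Phi\circ p$, is well defined since $p$ is exact. It is fully faithful: a transformation $\Phi p\to\Psi p$ is natural for the morphisms $p(f)$, hence for their inverses where these exist, hence for all morphisms of $\mathcal A$.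
* Its left adjoint is the filtered-colimit-preserving extension $L=\mathrm{Ind}(p)$ of $p$. For $X\in\mathcal C_0$ we have $\mathrm{Hom}(LX,\Phi)=\Phi(pX)=\mathrm{Hom}(X,R\Phi)$, and both sides turn filtered colimits in $X$ into limits.
* $L$ is exact: every short exact sequence in $\mathrm{Ind}(\mathcal C_0)$ is a filtered colimit of short exact sequences in $\mathcal C_0$, $p$ is exact, and filtered colimits are exact.

So $L:\mathcal G(A_0)\to\mathcal G$ satisfies the hypotheses of Lemma 3.2 and restricts to $p:\mathcal C_0\to\mathcal A=\mathrm{fp}(\mathcal G)$. (This $\mathcal G$ is the quotient of $\mathcal G(A_0)$ by the direct-limit closure of $\mathcal T$, as in Herzog and Krause.)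

**Countability.** Let $H=L(H_0)$. It is nonzero, because it has the nonzero subquotients $L(\text{box})$. As $k_0$ is countable, there are only countably many fd $A_0$-modules $Y$ up to isomorphism (they are given by finitely many matrices over $k_0$), and countably many morphisms $TB\to Y$ for each. So $H_0$ has countably many f.g. subobjects $\langle f\rangle$. The f.g. subobjects of the fp object $H$ of $\mathcal G$ are fp, so they are subobjects in $\mathcal A$, hence of the form $L(X')$ with $X'\subseteq H_0$ in $\mathcal C_0$. So $H$ has **countably many f.g. subobjects**.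

**Lemma 8.1.** *$\mathcal A$ has no nonzero uniserial object.*

The reason is visible in a box: divide it by $w'<w''<w$ and $u'<u''<u$. The part "low in the first chain" and the part "low in the second chain" are incomparable, because each, modulo the other, still maps onto a smaller box. The proof combines this with the maximality of $\mathcal T$.

*Proof.*

**Step 1: a Serre subcategory.** To use maximality, we enclose all uniserial objects in a Serre subcategory. Let $\mathcal W\subseteq\mathcal A$ be the class of objects with a finite filtration in $\mathcal A$ with uniserial factors. The *length* of such an object is the least number of factors, $0$ for the zero object. Subobjects and quotients in $\mathcal A$ of uniserial objects are uniserial. Intersecting a filtration with a subobject, or taking its image in a quotient, gives a filtration whose factors are subobjects, respectively quotients, of the given ones. Filtrations of the two ends of a short exact sequence can be concatenated. So $\mathcal W$ is a Serre subcategory, and length does not increase on passing to subquotients.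

Suppose $\mathcal W\neq0$. Then $\{X\in\mathcal C_0:LX\in\mathcal W\}$ is a Serre subcategory strictly containing $\mathcal T$, so it contains a box. Choose a box $Q=Q(w,w';u,u')$ with $LQ\in\mathcal W$ of minimal length $n$. Since $Q\notin\mathcal T$, $n\ge1$.

**Step 2: two subobjects of the box.** Here the box is divided. By the last step of a filtration there is $X\subseteq LQ$ of length $\le n-1$ with $LQ/X$ uniserial. By density pick $w'<w''<w$ and $u'<u''<u$, and put
$$N_0=\varphi_{w'}+\varphi'_{u'},\qquad s=\varphi_{w''}\cap\varphi'_u,\qquad t=\varphi_w\cap\varphi'_{u''},$$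
$$U_s=L\big((s+N_0)/N_0\big),\qquad U_t=L\big((t+N_0)/N_0\big).$$
As $s,t\subseteq\varphi_w\cap\varphi'_u$, these are subobjects of $LQ$. Since $LQ/X$ is uniserial, the images of $U_s$ and $U_t$ in it are comparable: $U_s\subseteq U_t+X$ or $U_t\subseteq U_s+X$.

**Step 3: a shorter box.** Each case produces a box that contradicts minimality.

Let $U_s\subseteq U_t+X$. Then $(U_s+U_t)/U_t\subseteq(U_t+X)/U_t\cong X/(X\cap U_t)$ has length $\le n-1$. Put $N''=\varphi_{w'}+\varphi'_{u''}$. Then $t\subseteq\varphi'_{u''}$ and $u'<u''$ give $t+N_0\subseteq N''$. So $(s+t+N_0)/(t+N_0)$ maps onto $(s+N'')/N''=Q(w'',w';u,u'')$. Apply $L$: the image of this box is a quotient of $(U_s+U_t)/U_t$, so it lies in $\mathcal W$ and has length $\le n-1$, a contradiction.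

Let $U_t\subseteq U_s+X$. Then $(U_s+U_t)/U_s$ has length $\le n-1$. Put $N^\sharp=\varphi_{w''}+\varphi'_{u'}$. Then $s\subseteq\varphi_{w''}$ gives $s+N_0\subseteq N^\sharp$, so $(s+t+N_0)/(s+N_0)$ maps onto $(t+N^\sharp)/N^\sharp=Q(w,w'';u'',u')$. Again $L$ of this box has length $\le n-1$, a contradiction. So $\mathcal W=0$. $\square$

## 9. A u-free quotient grown along a tree

In $\Gamma$ every cylinder splits into two. In $\mathcal G$ nothing splits by itself, but incomparable subobjects $q_1,q_2$ give
$$(q_1+q_2)/(q_1\cap q_2)=q_1/(q_1\cap q_2)\oplus q_2/(q_1\cap q_2),$$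
so a splitting can be bought by passing to a quotient. There are two worries. First, later quotients must not destroy earlier splittings; this is handled by recording pieces $Q_l$ that never die out. Second, a given f.g. subobject may meet the sum of the current pieces only diagonally, without meeting any single piece; then cutting one piece in two is of no use. This is handled by first collapsing pieces until it meets one of them. Injective hulls are used so that a quotient map defined on a piece extends to everything around it.

**Proposition 9.1.** *Let $\mathcal G$ be a locally coherent Grothendieck category without nonzero uniserial fp objects, and let $H\neq0$ be a fp object with countably many f.g. subobjects. Then some quotient of $H$ is u-free.*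

*Proof.* In $\mathcal G$ f.g. subobjects of fp objects are fp, and kernels and images of morphisms between fp objects are fp.

**Step 1: states and moves.** This fixes the bookkeeping. A *state* consists of a finite nonempty set $\Lambda$, nonzero fp objects $Q_l$ ($l\in\Lambda$), the object $E=\bigoplus_{l\in\Lambda}E(Q_l)$, and a morphism $g:H\to E$. Note that $\bigoplus Q_l$ is essential in $E$. A *move* replaces one $Q_l$ by means of a map $r_l$ on $E(Q_l)$; with $r$ equal to $r_l$ on this component and to the identity on the others, it changes $g$ to $rg$.

* **M1.** For fp $\iota\subsetneq Q_l$: replace $Q_l$ by $Q_l/\iota$, with $r_l:E(Q_l)\to E(Q_l/\iota)$ extending $Q_l\to Q_l/\iota$.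
* **M2.** For incomparable fp $q_1,q_2\subseteq Q_l$: replace $Q_l$ by the two objects $q_1/(q_1\cap q_2)$ and $q_2/(q_1\cap q_2)$, with $r_l:E(Q_l)\to E(q_1/(q_1\cap q_2))\oplus E(q_2/(q_1\cap q_2))$ extending $q_1+q_2\to q_1/(q_1\cap q_2)\oplus q_2/(q_1\cap q_2)$.

The new objects are fp and nonzero. A finite sequence of moves gives a map $r:E\to E'$ and a surjection $\pi:\Lambda'\to\Lambda$ of index sets (each index to its ancestor). Here $r$ is a direct sum of maps $E(Q_l)\to\bigoplus_{\pi(l')=l}E(Q_{l'})$, and
$$r(Q_l)\supseteq\bigoplus_{\pi(l')=l}Q_{l'}.\tag{3}$$
For one move this is clear: $r(Q_l)=Q_l/\iota$ for M1, and $r(Q_l)\supseteq r(q_1+q_2)$ for M2. If (3) holds for $r_1$ and then for $r_2$, then $r_2r_1(Q_l)\supseteq\bigoplus r_2(Q_{l'})\supseteq\bigoplus\bigoplus Q_{l''}$.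

**Step 2: treating one subobject.** *Claim. Given a state and a f.g. $\varphi\subseteq H$ with $g(\varphi)\neq0$, finitely many moves lead to a state in which the new $g(\varphi)$ contains $Q_{l'}\oplus Q_{l''}$ for two distinct indices.*

M1-moves do not change $\Lambda$. By essentiality $g(\varphi)\cap\bigoplus_{l\in\Lambda}Q_l\ne0$, and it contains a nonzero f.g. subobject, which is fp as a subobject of $\bigoplus Q_l$. So we may consider all states reachable by finitely many M1-moves, all $J\subseteq\Lambda$ and all fp $\psi\neq0$ with $\psi\subseteq g(\varphi)\cap\bigoplus_{l\in J}Q_l$, and choose one such configuration with $|J|$ minimal; $|J|\ge1$. For every $j\in J$ the projection $\psi\to Q_j$ is mono: its kernel is fp and lies in $g(\varphi)\cap\bigoplus_{J\setminus\{j\}}Q_l$, so it is $0$ by minimality.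

Suppose $|J|\geq2$. As $\psi\ne0$ is not uniserial, there is a fp $b$ with $0\neq b\subsetneq\psi$. Take $j\in J$ and let $b_j\subseteq Q_j$ be the image of $b$. It is fp, and $b_j\ne Q_j$ because $\psi\to Q_j$ is mono and $b\neq\psi$. Apply M1 with $\iota=b_j$. The image of $b$ under this move lies in the new $g(\varphi)$; its component at $j$ is $0$, so it lies in $\bigoplus_{J\setminus\{j\}}Q_l$. It is fp, being a f.g. subobject of a fp object. It is nonzero, since for $j'\in J\setminus\{j\}$ its component at $j'$ is unchanged, and $b\to Q_{j'}$ is mono. This contradicts the minimality of $|J|$.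

So $J=\{j\}$ and $\psi\subseteq Q_j\cap g(\varphi)$. As $\psi$ is not uniserial, choose incomparable fp $q_1,q_2\subseteq\psi$ and apply M2. The new $g(\varphi)$ contains $r(q_1+q_2)=Q_{l'}\oplus Q_{l''}$, with $l',l''$ the two new indices. This proves the claim.

**Step 3: the tree.** Now all f.g. subobjects are treated one after another. List the f.g. subobjects of $H$ as $\varphi_1,\varphi_2,\dots$, with repetitions if necessary. Start with $\Lambda_0=\{*\}$, $Q_*=H$, and the inclusion $g_0:H\hookrightarrow E_0=E(H)$. Given state number $n$: if $g_n(\varphi_{n+1})=0$, do nothing; otherwise apply the claim to $\varphi_{n+1}$. This gives maps $E_0\to E_1\to\cdots$. Put $E_\infty=\varinjlim E_n$, let $g_\infty:H\to E_\infty$ be the induced map, and $X=g_\infty(H)$, a quotient of $H$.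

For each $n$ the transition maps after stage $n$ respect the decomposition indexed by $\Lambda_n$. So $E_\infty=\bigoplus_{l\in\Lambda_n}E_\infty^{(l)}$, where $E_\infty^{(l)}$ is the colimit of the summands indexed by descendants of $l$. For $l\in\Lambda_n$ the image of $Q_l$ in $E_\infty$ lies in $E_\infty^{(l)}$. This image is nonzero: otherwise $Q_l=\bigcup_m\ker(Q_l\to E_m)$, since filtered colimits are exact, and as $Q_l$ is f.g. it would map to $0$ in some $E_m$, contradicting (3). In particular $X\ne0$ (take $Q_*=H$).

**Step 4: $X$ is u-free.** Every nonzero subobject contains a nonzero f.g. subobject, and nonzero subobjects of uniform objects are uniform. So it suffices that no nonzero f.g. subobject of $X$ is uniform. Such a subobject is f.g. and is the directed union of the images of the f.g. subobjects of its preimage in $H$, so it equals one of these images, say $g_\infty(\varphi_{n+1})$. As $g_\infty$ factors through $g_n$, we have $g_n(\varphi_{n+1})\neq0$. By construction $g_{n+1}(\varphi_{n+1})\supseteq Q_{l'}\oplus Q_{l''}$ with $l'\ne l''$ in $\Lambda_{n+1}$. So $g_\infty(\varphi_{n+1})$ contains the images of $Q_{l'}$ and $Q_{l''}$,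 which are nonzero and lie in the different summands $E_\infty^{(l')}$ and $E_\infty^{(l'')}$. They meet in $0$, and $g_\infty(\varphi_{n+1})$ is not uniform. $\square$

## 10. Proof of Theorems B and A

By Lemma 8.1 the category $\mathcal G=\mathrm{Lex}(\mathcal A)$ has no nonzero uniserial fp objects, and $H=L(H_0)$ is a nonzero fp object with countably many f.g. subobjects. So $\mathcal G$ has a u-free object by Proposition 9.1. Lemma 3.2, applied to $L:\mathcal G(A_0)\to\mathcal G$, gives a u-free object of $\mathcal G(A_0)$. Lemma 4.1 gives one in $\mathcal G(A)$, and Lemma 3.1 a superdecomposable pure-injective right $A$-module. For left modules replace $A_0$ and $T$ as in Step 4 of Section 5; Sections 6 to 9 used only that $T$ is exact, linear and reflects isomorphism. This proves Theorem B, and Theorem A follows as shown in Section 2. $\blacksquare$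

## 11. Change of the ground field

Lemma 4.1 can be turned into a statement about modules, once Lemma 3.1 is complemented by its converse. This supplement was not used above.

**Theorem C.** *Let $A_0$ be a fd $k_0$-algebra and $K/k_0$ a field extension. If $A_0$ has a superdecomposable pure-injective right module, so has $A_0\otimes_{k_0}K$. If $K/k_0$ is finite separable, the converse holds.*

*Proof.*

**Step 1: $\Lambda$ has a superdecomposable pure-injective right module iff $\mathcal G(\Lambda)$ has a u-free object.** This translates the theorem into functors. One direction is Lemma 3.1. For the other, we use that by Gruson–Jensen (LNM 867 (1981) 234–294) the functor $N\mapsto N\otimes-$ from right $\Lambda$-modules to $\mathcal G(\Lambda)$ is fully faithful, and $N\otimes-$ is injective when $N$ is pure-injective. Let $N$ be superdecomposable and pure-injective. Suppose $N\otimes-$ has a uniform subobject. Its hull is an indecomposable direct summand of $N\otimes-$, and by full faithfulness it gives an indecomposable direct summand of $N$, a contradiction. So $N\otimes-$ is u-free.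

The first assertion of the theorem is now Lemma 4.1.

**Step 2: a u-free object of $\mathcal K$.** Let $K/k_0$ be finite separable, $A_K=A_0\otimes_{k_0}K$, and suppose $A_K$ has a superdecomposable pure-injective right module. We first move to the category $\mathcal K$ of Section 4, with $k=K$. Since $K\otimes_{k_0}K\to K$ splits as a map of $K$-$K$-bimodules, each $Y\in A_K\text{-mod}$ is a direct summand of $K\otimes_{k_0}Y=(Y|_{A_0})_K$. So every object of $A_K\text{-mod}$ is a direct summand of an object of the subcategory $\mathcal C$ of Section 4, and restriction $\mathcal G(A_K)\to(\mathcal C,\mathrm{Mod}\,K)\simeq\mathcal K$ is an equivalence. By Step 1, $\mathcal K$ has a u-free object $Z$.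

**Step 3: $Z$ is u-free in $\mathcal G(A_0)$.** Here we forget the $K$-action. Let $U\subseteq Z$ be uniform in $\mathcal G(A_0)$, and let $\lambda_1,\dots,\lambda_n$ be a $k_0$-basis of $K$. Each $\lambda_i$ acts on $Z$ as an automorphism in $\mathcal G(A_0)$. Choose $I\subseteq\{1,\dots,n\}$ maximal such that the sum $D=\sum_{i\in I}\lambda_iU$ is direct. For $j\notin I$ we have $\lambda_jU\cap D\ne0$. Intersect the finitely many nonzero subobjects $\lambda_j^{-1}(\lambda_jU\cap D)$, $j\notin I$, of the uniform object $U$: this gives $0\neq U''\subseteq U$ (with $U''=U$ if there is no such $j$) such that $\lambda_jU''\subseteq D$ for all $j=1,\dots,n$. Then $KU''=\sum_j\lambda_jU''\subseteq D$ is a nonzero $\mathcal K$-subobject of $Z$. As $D$ is a finite direct sum of uniform objects, $KU''$ contains no infinite direct sum of nonzero subobjects. So it contains a uniform $\mathcal K$-subobject; otherwise, splitting off one of two independent nonzero $\mathcal K$-subobjects again and again would produce an infinite direct sum. This contradicts that $Z$ is u-free in $\mathcal K$.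

So $\mathcal G(A_0)$ has a u-free object, and Lemma 3.1 gives a superdecomposable pure-injective right $A_0$-module. $\square$
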